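# Two unconditional bases of one space: must $\|\sum x_i\|$ and $\|\sum y_i\|$ be comparable?

## 1. The guess "yes", and three tests of it

Take a finite dimensional Banach space $X$ with two normalized bases $\{x_i\}_{i=1}^n$ and $\{y_i\}_{i=1}^n$, both unconditional with the same constant $K$. Add up the vectors of each basis. Are $\|\sum x_i\|$ and $\|\sum y_i\|$ the same up to a factor that depends on $K$ only, and not on $n$ or $X$? And what about the sums of the biorthogonal functionals in $X^*$?

The answer one would first guess is yes. Changing signs changes $\|\sum x_i\|$ by a factor at most $K$, so this number behaves like an average over signs, and it is tempting to believe that it is an invariant of the space. Let us fix the words and test the guess.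

Scalars are $\mathbb K=\mathbb R$ or $\mathbb C$, and $\mathbb T=\{t\in\mathbb K:|t|=1\}$.

**Definition (unconditional basis).** A basis $\{x_i\}_{i=1}^n$ of $X$ is *$K$-unconditional* if $\|\sum\varepsilon_ia_ix_i\|\le K\|\sum a_ix_i\|$ for all scalars $a_i$ and all signs $\varepsilon_i=\pm1$. It is *normalized* if $\|x_i\|=1$ for all $i$. The biorthogonal functionals $x_i^*$ form a basis of $X^*$.

Taking all $\varepsilon_i=1$ shows $K\ge1$. Example: in the Euclidean plane $\mathbb R^2$ let $x_1=(1,0)$, $x_2=(\cos\theta,\sin\theta)$ with $0<\theta\le\pi/2$. Since $\|ax_1+bx_2\|^2=a^2+b^2+2ab\cos\theta$, the worst ratio occurs at $|a|=|b|$, and the best constant is $K=\sqrt{(1+\cos\theta)/(1-\cos\theta)}=\cot(\theta/2)$.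

**Definition (domination).** A basis $\{x_i\}_{i=1}^n$ is *$M$-dominated by the unit vector basis of $\ell_2^n$* (for short: $M$-dominated by $\ell_2^n$), where $M\ge1$, if $\|\sum a_ix_i\|\le M(\sum|a_i|^2)^{1/2}$ for all scalars $a_i$.

Example: the unit vector basis of $\ell_p^n$ is $1$-dominated by $\ell_2^n$ for $p\ge2$. In $\ell_1^n$ the vector with all $a_i=1$ has norm $n=\sqrt n\,(\sum|a_i|^2)^{1/2}$, so there $M\ge\sqrt n$ is forced.

**Definition (cotype 2).** $X$ has cotype 2 constant $M$ if $(\sum\|v_i\|^2)^{1/2}\le M(\mathbb E\|\sum\varepsilon_iv_i\|^2)^{1/2}$ for all finite families $(v_i)$, where $\varepsilon_i$ are independent random signs; a Hilbert space has cotype 2 constant $1$, by the parallelogram law.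

**What the source proves.** Its Theorem 3.1 says that if a normalized $K$-unconditional basis is $M$-dominated by $\ell_2^n$, then $\|\sum x_i\|$ and $\|\sum x_i^*\|$ are each equivalent, with constants depending on $K$ and $M$ only, to quantities depending only on the space $X$. So two such bases have comparable sums. Its Corollary 3.4 says that for two normalized $K$-unconditional bases,
$$C^{-1}\Big\|\sum y_i\Big\|\le\Big\|\sum x_i\Big\|\le C\Big\|\sum y_i\Big\|,\qquad C^{-1}\Big\|\sum y_i^*\Big\|\le\Big\|\sum x_i^*\Big\|\le C\Big\|\sum y_i^*\Big\| \tag{1}$$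
with $C$ depending only on $K$ and the cotype 2 constant of $X$: cotype 2 gives a lower $\ell_2$ estimate for the bases, so the dual bases are $KM$-dominated by $\ell_2^n$, and Theorem 3.1 applies to them. About the domination assumption the authors write: "However, we do not know if this requirement is really needed." The following formulation is not theirs; it is one natural way to make the remark exact.

**Problem.** Is there, for each $K\ge1$, a constant $C(K)<\infty$ such that (1) holds with $C=C(K)$ for every finite dimensional $X$ and every pair of normalized $K$-unconditional bases of $X$?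

**Test 1: bounded dimension.** By the triangle inequality $\|\sum x_i\|\le n$. By unconditionality $1=\|y_1\|\le K\|\sum y_i\|$ (average the all-plus sign vector with the one that is plus only at the first place). So the first pair of (1) holds with $C=Kn$. Similarly $\|\sum y_i^*\|\ge(\sum y_i^*)(y_1)=1$, while $\|\sum x_i^*\|\le nK$ by (3) below. The question is only about $n\to\infty$.

**Test 2: Hilbert space.** In $\ell_2^n$ we have $\mathbb E\|\sum\varepsilon_ix_i\|^2=\sum\|x_i\|^2=n$, so $\sqrt n/K\le\|\sum x_i\|\le K\sqrt n$ for every normalized $K$-unconditional basis. For the dual basis $1\le\|x_i^*\|\le K$, by (3) again, so $\sqrt n/K\le\|\sum x_i^*\|\le K^2\sqrt n$. The guess holds, with $C=K^3$.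

**Test 3: the real plane $\ell_1^2$.** Let $x=(e_1,e_2)$ and $y=\big(\frac{e_1+e_2}2,\frac{e_1-e_2}2\big)$. Since
$$\|ay_1+by_2\|=\frac{|a+b|+|a-b|}2=\max(|a|,|b|),$$
both bases are normalized and $1$-unconditional. Here $\|x_1+x_2\|=2$, but $y_1+y_2=e_1$ has norm $1$. In the dual $\ell_\infty^2$ the functionals are $x_1^*=(1,0)$, $x_2^*=(0,1)$, $y_1^*=(1,1)$, $y_2^*=(1,-1)$, so $\|x_1^*+x_2^*\|=1$ and $\|y_1^*+y_2^*\|=2$. So $C\ge2$ is needed even for $K=1$.

All three tests are compatible with the guess. Here is what is true.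

**Theorem A.** Let $K>1$ and $L<\infty$. There are a finite dimensional $X$ and normalized $K$-unconditional bases $\{x_i\}_{i=1}^n,\{y_i\}_{i=1}^n$ of $X$ with
$$\Big\|\sum x_i\Big\|\ge L\Big\|\sum y_i\Big\|,\qquad \Big\|\sum y_i^*\Big\|\ge L\Big\|\sum x_i^*\Big\| .$$
Moreover $\{y_i\}$ is $1$-dominated by the unit vector basis of $\ell_2^n$. Hence no $C(K)$ exists for any $K>1$, and both pairs of inequalities in (1) fail.

**Theorem B.** For normalized $1$-unconditional bases, both pairs in (1) hold with $C=2$ if $\mathbb K=\mathbb R$, and with $C=4$ if $\mathbb K=\mathbb C$. For $\mathbb K=\mathbb R$ the constant $2$ is optimal in both pairs.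

**Theorem C.** Let $\{x_i\},\{y_i\}$ be normalized $K$-unconditional bases of $X$, and let only $\{y_i\}$ be $M$-dominated by $\ell_2^n$. Put $\kappa=K$ (real case), $\kappa=2K$ (complex case). Then
$$\Big\|\sum y_i\Big\|\le \sqrt2\,\kappa^2MK^2\Big\|\sum x_i\Big\|,\qquad \Big\|\sum x_i^*\Big\|\le\sqrt2\,\kappa MK^3\Big\|\sum y_i^*\Big\| .$$
For every $K>1$ neither reverse inequality holds with a constant depending only on $K,M$.

So the guess is right exactly when $K=1$. We prove B and C first, because the places where their arguments stop tell us how to build the example for A.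

## 2. Lower bounds for random sums in an unconditional basis

**Multipliers.** Let $\{z_j\}$ be $K$-unconditional. If $\lambda_j\in[-1,1]$, then $(\lambda_j)$ is a convex combination of sign vectors, so
$$\Big\|\sum\lambda_ja_jz_j\Big\|\le K\Big\|\sum a_jz_j\Big\|. \tag{2}$$
For complex $\lambda_j$ with $|\lambda_j|\le1$, split into real and imaginary parts: the bound holds with $2K$. We write $\kappa$ for a constant that works for all multipliers with $|\lambda_j|\le1$; so $\kappa=K$ is allowed for real scalars and $\kappa=2K$ for complex ones. If (2) is known for all $\lambda_j\in\mathbb T$, then $\kappa=K$ is allowed also in the complex case, since the closed disc is the convex hull of $\mathbb T$, and the product of convex hulls is the convex hull of the product.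

The operator $z_j\mapsto\lambda_jz_j$ has as its adjoint on $X^*$ the operator $z_j^*\mapsto\lambda_jz_j^*$, with the same norm. So the dual basis has the same constants $K$ and $\kappa$. Finally, if $\|z_j\|=1$, then
$$1\le\|z_j^*\|\le\frac{1+K}2\le K. \tag{3}$$
Indeed $z_j^*(z_j)=1$; and if $D$ flips the $j$-th sign only, then $2z_j^*(v)z_j=v-Dv$ has norm at most $(1+K)\|v\|$.

**Khintchine's inequality in $L_1$.** For scalars $b_1,\dots,b_N$ and independent random signs,
$$\mathbb E\Big|\sum\varepsilon_ib_i\Big|\ge\frac1{\sqrt2}\Big(\sum|b_i|^2\Big)^{1/2}. \tag{4}$$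
For real $b_i$ this is Szarek's theorem (Studia Math. 58, 1976). The constant matters in Theorem B, so here is a short proof for both scalar fields. Put $f(\varepsilon)=|\sum\varepsilon_ib_i|$ on $\{\pm1\}^N$ and expand $f=\sum_S\hat f(S)\chi_S$ in the characters $\chi_S(\varepsilon)=\prod_{i\in S}\varepsilon_i$. Let $\varepsilon^{(i)}$ be $\varepsilon$ with the $i$-th sign flipped, and let $\mathcal Lf(\varepsilon)=\frac12\sum_i\big(f(\varepsilon)-f(\varepsilon^{(i)})\big)$. Since $\chi_S(\varepsilon^{(i)})=-\chi_S(\varepsilon)$ for $i\in S$ and $\chi_S(\varepsilon^{(i)})=\chi_S(\varepsilon)$ otherwise, $\mathcal L\chi_S=|S|\chi_S$. By the triangle inequality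
$$\sum_if(\varepsilon^{(i)})\ge\Big|\sum_i\sum_k\varepsilon^{(i)}_kb_k\Big|=|N-2|\,f(\varepsilon)\ge(N-2)f(\varepsilon),$$
because each $k$ is flipped in exactly one of the $N$ vectors. Hence $\mathcal Lf\le f$ pointwise. Since $f$ is even, $\hat f(S)=0$ for $|S|$ odd, so every $S\ne\emptyset$ that occurs has $|S|\ge2$. As $f\ge0$,
$$\mathbb Ef^2-(\mathbb Ef)^2=\sum_{S\ne\emptyset}\hat f(S)^2\le\tfrac12\sum_S|S|\hat f(S)^2=\tfrac12\mathbb E(f\,\mathcal Lf)\le\tfrac12\mathbb Ef^2 .$$
So $\mathbb Ef^2\le2(\mathbb Ef)^2$, and $\mathbb Ef^2=\sum|b_i|^2$. This is (4). For $b=(1,1)$ both sides of (4) equal $1$.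

The next lemma is the only analytic tool of the talk.

**Lemma 1.** Let $\{z_j\}$ be an unconditional basis with multiplier constant $\kappa$, and let $v_i=\sum_jb_{ji}z_j$ be finitely many vectors. Then
$$\mathbb E\Big\|\sum_i\varepsilon_iv_i\Big\|\ge\frac1{\sqrt2\,\kappa}\Big\|\sum_js_jz_j\Big\|\qquad\text{whenever } 0\le s_j\le\Big(\sum_i|b_{ji}|^2\Big)^{1/2}\text{ for all }j.$$

*Proof.* Put $c_j=c_j(\varepsilon)=\sum_i\varepsilon_ib_{ji}$, so that $\sum_i\varepsilon_iv_i=\sum_jc_jz_j$. By (4), $\mathbb E|c_j|\ge s_j/\sqrt2$. We want to replace $c_j$ by its mean modulus inside the norm without paying a second unconditionality constant, and for this we use a functional. Choose $\phi\in X^*$ with $\|\phi\|=1$ and $\phi(\sum s_jz_j)=\|\sum s_jz_j\|$. Then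
$$\sum_js_j|\mathrm{Re}\,\phi(z_j)|\ge\mathrm{Re}\,\phi\Big(\sum s_jz_j\Big)=\Big\|\sum s_jz_j\Big\|.$$
Let $\mu_j=\pm1$ with $\mu_j\mathrm{Re}\,\phi(z_j)=|\mathrm{Re}\,\phi(z_j)|$, and let $\theta_j(\varepsilon)\in\mathbb T$ with $\theta_jc_j=|c_j|$. The multiplier $\mu_j\theta_j$ has modulus $1$, so for each $\varepsilon$
$$\kappa\Big\|\sum c_jz_j\Big\|\ge\Big\|\sum\mu_j|c_j|z_j\Big\|\ge\mathrm{Re}\,\phi\Big(\sum\mu_j|c_j|z_j\Big)=\sum_j|c_j|\,|\mathrm{Re}\,\phi(z_j)| .$$
Take expectations:
$$\kappa\,\mathbb E\Big\|\sum c_jz_j\Big\|\ge\sum_j\mathbb E|c_j|\,|\mathrm{Re}\,\phi(z_j)|\ge\frac1{\sqrt2}\sum_js_j|\mathrm{Re}\,\phi(z_j)|\ge\frac1{\sqrt2}\Big\|\sum s_jz_j\Big\|.\qquad\square$$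

How we use it: if $x_i=\sum_jb_{ji}y_j$ and $\sum_i|b_{ji}|^2\ge s^2$ for every $j$, then
$$\Big\|\sum x_i\Big\|\ge\frac1K\mathbb E\Big\|\sum\varepsilon_ix_i\Big\|\ge\frac{s}{\sqrt2\,\kappa K}\Big\|\sum y_j\Big\| . \tag{5}$$
So everything is decided by the $\ell_2$ sizes of the rows of change-of-basis matrices.

## 3. $K=1$: sign changes are isometries, and the guess is right

This section proves Theorem B.

**Step 1: an inner product adapted to both bases.** *Purpose: turn the change of basis into a unitary matrix with weights.* The group $G$ of linear isometries of $X$ is compact, so averaging any inner product over Haar measure on $G$ gives a $G$-invariant inner product $\langle\cdot,\cdot\rangle$; write $|\cdot|$ for its norm. As $K=1$, the map $R_i$ that flips the sign of $x_i$ only lies in $G$. For $k\neq i$,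
$$\langle x_i,x_k\rangle=\langle R_ix_i,R_ix_k\rangle=-\langle x_i,x_k\rangle,$$
so $\{x_i\}$ is orthogonal. Likewise $\{y_j\}$ is orthogonal. Put
$$e_i=\frac{x_i}{|x_i|},\quad f_j=\frac{y_j}{|y_j|},\quad \alpha_i=\|e_i\|,\quad \beta_j=\|f_j\|,\quad u_{ji}=\langle e_i,f_j\rangle .$$
Then $(u_{ji})$ is unitary, $x_i=e_i/\alpha_i$, $f_j=\beta_jy_j$, and $e_i=\sum_ju_{ji}f_j$. Hence
$$x_i=\sum_jb_{ji}y_j,\qquad b_{ji}=\frac{\beta_j}{\alpha_i}\,u_{ji}.$$

**Step 2: the weights are comparable wherever the matrix is nonzero.** *Purpose: bound the rows of $(b_{ji})$ from below.* We claim: if $u_{ji}\ne0$, then $\frac1{\sqrt2}\le\beta_j/\alpha_i\le\sqrt2$.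

Write $e=e_i$, and let $f$ be a unimodular multiple of $f_j$ such that $\langle e,f\rangle=\cos\theta$ with $\theta\in[0,\frac\pi2)$. This does not change $\|f_j\|$. If $\theta=0$, then $e=f$ and the ratio is $1$. Otherwise, the maps $R_ev=v-2\langle v,e\rangle e$ and $R_fv=v-2\langle v,f\rangle f$ are the sign flips of $x_i$ and of $y_j$, hence isometries of $X$. Since $\langle e,f\rangle$ is real, the inner product is real on the real plane $E=\mathrm{span}_{\mathbb R}(e,f)$, and both maps preserve $E$ and act on it as orthogonal reflections. Place $e$ at angle $0$ and $f$ at angle $\theta$. We show $\|f\|\le\sqrt2\|e\|$; exchanging roles gives the other inequality.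

*Case $\theta\le\pi/4$.* The vector $e'=-R_fe=2\cos\theta\,f-e$ has $\|e'\|=\|e\|$. So $f=(e+e')/(2\cos\theta)$ and $\|f\|\le\|e\|/\cos\theta\le\sqrt2\,\|e\|$.

*Case $\pi/4<\theta<\pi/2$.* On angles, $R_e$ is $\psi\mapsto\pi-\psi$ and $R_f$ is $\psi\mapsto2\theta+\pi-\psi$. So $R_fR_e$ is rotation by $2\theta$, and $-R_fR_e$ is rotation by $2\theta-\pi=-\delta$, where $\delta=\pi-2\theta\in(0,\frac\pi2)$. Hence each unit vector $g_k$ of $E$ at angle $k\delta$, $k\in\mathbb Z$, has $\|g_k\|=\|e\|$. Write the angle of $f$ as $k\delta+t$ with $t\in[0,\delta]$. Then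
$$f=\frac{\sin(\delta-t)\,g_k+\sin t\;g_{k+1}}{\sin\delta},\qquad \|f\|\le\frac{\sin(\delta-t)+\sin t}{\sin\delta}\|e\|=\frac{\cos(t-\delta/2)}{\cos(\delta/2)}\|e\|\le\sqrt2\,\|e\| .$$
This proves the claim.

**Step 3: the inequalities.** *Purpose: feed the rows into Lemma 1.* By the claim, $\sum_i|b_{ji}|^2\ge\frac12\sum_i|u_{ji}|^2=\frac12$ for each $j$. So (5) with $K=1$ and $s=2^{-1/2}$ gives
$$\Big\|\sum x_i\Big\|\ge\frac1{2\kappa}\Big\|\sum y_j\Big\|,\qquad\kappa=1\text{ (real)},\quad\kappa=2\text{ (complex)}.$$
Exchanging the bases gives the first pair of (1) with $C=2$ or $4$. The dual bases are $1$-unconditional, and by (3) with $K=1$ they are normalized. Applying the result in $X^*$ gives the second pair. Test 3 shows that $2$ is optimal in both pairs for real scalars. $\blacksquare$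

**What is lost for $K>1$.** Suppose that we are simply given two bases which are orthonormal for one inner product, and try Step 2 with $K>1$. Each reflection costs a factor $K$, so $g_k$ is reached at the cost $K^{2|k|}$. When $u_{ji}=\cos\theta$ is small, $\delta=\pi-2\theta$ is small, and to come within angle $\delta$ of the line of $f$, which is almost perpendicular to $e$, we need $|k|$ of order $1/\delta$. The argument then gives no bound independent of $u_{ji}$. Keep this in mind: a counterexample should have small matrix entries.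

## 4. One dominated basis gives one half

Now $K\ge1$ is arbitrary and only $\{y_j\}$ is $M$-dominated. This section proves the two inequalities of Theorem C.

**Step 1: two matrices.** *Purpose: set up the bookkeeping and extract what domination says.* Let $a_{ij}=x_i^*(y_j)$ and $b_{ji}=y_j^*(x_i)$. Then
$$x_i^*=\sum_ja_{ij}y_j^*,\qquad y_j^*=\sum_ib_{ji}x_i^*,\qquad \sum_ja_{ij}b_{ji}=1,\qquad\sum_ia_{ij}b_{ji}=1. \tag{6}$$
The last two equalities are $x_i^*(x_i)=1$ with $x_i=\sum_jb_{ji}y_j$, and $y_j^*(y_j)=1$ with $y_j=\sum_ia_{ij}x_i$.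

Given scalars $c_j$, not all zero, put $|c|=(\sum|c_j|^2)^{1/2}$ and test $\sum c_jy_j^*$ on $\sum\overline{c_j}\,y_j/|c|$, a vector of norm at most $M$. This gives $|c|\le M\|\sum c_jy_j^*\|$. Apply this to $x_i^*$ and use (3):
$$\Big(\sum_j|a_{ij}|^2\Big)^{1/2}\le M\|x_i^*\|\le MK\qquad\text{for each }i. \tag{7}$$

**Step 2: the inequality for functionals.** *Purpose: use Lemma 1 in $X^*$.* By (6), (7) and Cauchy–Schwarz, $(\sum_j|b_{ji}|^2)^{1/2}\ge\frac1{MK}$ for each $i$. Apply Lemma 1 in $X^*$ with the basis $\{x_i^*\}$, the vectors $y_j^*=\sum_ib_{ji}x_i^*$, and $s_i=\frac1{MK}$: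
$$\Big\|\sum y_j^*\Big\|\ge\frac1K\,\mathbb E\Big\|\sum\varepsilon_jy_j^*\Big\|\ge\frac1{\sqrt2\,\kappa MK^2}\Big\|\sum x_i^*\Big\| .$$
As $K\ge1$, this contains the second inequality of Theorem C.

**Step 3: the inequality for vectors.** *Purpose: bound $\|\sum y_j\|$ by writing it as the value at $\sum x_i$ of a functional of controlled norm.* Choose $\phi=\sum w_jy_j^*$ with $\|\phi\|=1$ and $\phi(\sum y_j)=\sum w_j=\|\sum y_j\|$. Put $v_i=\sum_jw_ja_{ij}b_{ji}$. By (6), $\sum_iv_i=\sum_jw_j$. By Cauchy–Schwarz and (7),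
$$|v_i|\le MK\,s_i,\qquad s_i=\Big(\sum_j|w_jb_{ji}|^2\Big)^{1/2}.$$
Use first the multiplier bound, then Lemma 1 for the vectors $w_jy_j^*=\sum_iw_jb_{ji}x_i^*$, then unconditionality of $\{y_j^*\}$:
$$\Big\|\sum v_ix_i^*\Big\|\le\kappa MK\Big\|\sum s_ix_i^*\Big\|\le\kappa MK\cdot\sqrt2\,\kappa\;\mathbb E\Big\|\sum_j\varepsilon_jw_jy_j^*\Big\|\le\sqrt2\,\kappa^2MK\cdot K\|\phi\|=\sqrt2\,\kappa^2MK^2 .$$
Hence
$$\Big\|\sum y_j\Big\|=\sum_iv_i=\Big(\sum_iv_ix_i^*\Big)\Big(\sum_ix_i\Big)\le\sqrt2\,\kappa^2MK^2\Big\|\sum x_i\Big\| .$$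

**Where the other half stops.** Domination entered only through (7). To run the same proof with the roles exchanged one needs $\sum_i|b_{ji}|^2\le C^2$ for each $j$. If $\{x_i\}$ is not dominated, nothing supplies this: the identities (6) bound only the products $a_{ij}b_{ji}$. They are satisfied, for instance, by $b=\alpha^{-1}U$, $a=\alpha U^{T}$ with $U$ real orthogonal and $\alpha>0$ as small as we please. So this is the shape of a counterexample, if there is one: two bases that differ by an orthogonal matrix, except that one of them has been rescaled by a large factor.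

## 5. Two orthonormal bases, one of them very short

The following proposition makes that shape precise. Let $V$ be a finite set, $n=|V|$, and $U$ a real symmetric orthogonal matrix indexed by $V$, so $U^2=I$. Let $(e_v)_{v\in V}$ be the standard basis of $\mathbb K^V$ and
$$f_u=Ue_u=\sum_vU_{vu}e_v,\qquad e_v=Uf_v=\sum_uU_{uv}f_u .$$
For $\theta\in\mathbb T^V$ let $D_\theta e_v=\theta_ve_v$ and $D'_\theta=UD_\theta U$, so that $D'_\theta f_u=\theta_uf_u$. The inner product $\langle\cdot,\cdot\rangle$ and the norm $|\cdot|_2$ on $\mathbb K^V$ are the standard ones.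

**Proposition 2.** Let $K\ge1$, $L>0$, $L'=\sqrt2K^2L$. Suppose $\|\cdot\|$ is a norm on $\mathbb K^V$ such that $\|D_\theta v\|\le K\|v\|$ and $\|D'_\theta v\|\le K\|v\|$ for all $\theta\in\mathbb T^V$ and all $v$, such that $\|f_u\|=1$ for all $u$, and such that $\alpha_v:=\|e_v\|\le1/L'$ for all $v$. Then $x_v=e_v/\alpha_v$ and $y_u=f_u$ are normalized $K$-unconditional bases of $X=(\mathbb K^V,\|\cdot\|)$ with
$$\Big\|\sum x_v\Big\|\ge L\Big\|\sum y_u\Big\|,\qquad\Big\|\sum y_u^*\Big\|\ge L\Big\|\sum x_v^*\Big\| .$$

*Proof.* Normalization and $K$-unconditionality are clear. Moreover $\kappa=K$ is allowed for these bases and their duals, because the hypothesis covers all multipliers in $\mathbb T$. We have $x_v=\sum_u\alpha_v^{-1}U_{uv}y_u$, and for each $u$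
$$\sum_v\alpha_v^{-2}U_{uv}^2\ge L'^2\sum_vU_{uv}^2=L'^2 .$$
So (5) with $s=L'$ and $\kappa=K$ gives $\|\sum x_v\|\ge\frac{L'}{\sqrt2K^2}\|\sum y_u\|=L\|\sum y_u\|$.

For the dual, identify $X^*$ with $\mathbb K^V$ by the bilinear pairing $\sum_va_vb_v$. As $U$ is real and orthogonal, $x_v^*=\alpha_ve_v$ and
$$y_u^*=f_u=\sum_vU_{vu}e_v=\sum_vU_{vu}\alpha_v^{-1}x_v^* .$$
For each $v$, $\sum_uU_{vu}^2\alpha_v^{-2}=\alpha_v^{-2}\ge L'^2$. Lemma 1 in $X^*$, for the basis $\{x_v^*\}$, the vectors $y_u^*$ and $s_v=L'$, gives
$$\Big\|\sum y_u^*\Big\|\ge\frac1K\mathbb E\Big\|\sum\varepsilon_uy_u^*\Big\|\ge\frac{L'}{\sqrt2K^2}\Big\|\sum x_v^*\Big\|=L\Big\|\sum x_v^*\Big\|.\qquad\square$$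

**A matrix that does not work.** Small entries are wanted, so the sensible first choice is a Hadamard matrix, with all entries $\pm n^{-1/2}$. Take $V=\{0,1\}^{2k}$, $n=4^k$, and $U_{uv}=n^{-1/2}(-1)^{u\cdot v}$. Put $q(u)=u_1u_2+u_3u_4+\dots+u_{2k-1}u_{2k}$ and $h=n^{-1/2}\sum_u(-1)^{q(u)}f_u$. The coordinate of $h$ at $e_v$ is $n^{-1}\sum_u(-1)^{q(u)+u\cdot v}$. This sum is a product of $k$ factors
$$\sum_{a,b\in\{0,1\}}(-1)^{ab+as+bt}=2(-1)^{st},$$
because the sum over $a$ vanishes unless $b=s$. So every coordinate of $h$ in the basis $(e_v)$ is $\pm2^k/4^k=\pm n^{-1/2}$. Now $e_v$ has coefficients $\pm n^{-1/2}$ in the $f$-basis, so one sign change $D'$ carries $e_v$ to $h$. And $f_u$ has coefficients $\pm n^{-1/2}$ in the $e$-basis, so one sign change $D$ carries $h$ to $f_u$. Thus $f_u=DD'e_v$, and $1=\|f_u\|\le K^2\|e_v\|$ in *every* norm as in Proposition 2. No matter how large $n$ is, $e_v$ cannot be short.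

So small entries are not enough. We need a matrix $U$ such that no *short word* in the operators $D_\theta,D'_\theta$ moves $e_v$ anywhere near a vector $f_u$. Long words are harmless when $K>1$: a word of length $m$ costs $K^m$.

## 6. The signed hypercube and the smallest admissible norm

**Step 1: the matrix.** *Purpose: an orthogonal matrix that is sparse, with entries tending to $0$ along the family.* Let
$$A_1=\begin{pmatrix}0&1\\1&0\end{pmatrix},\qquad A_{d+1}=\begin{pmatrix}A_d&I\\I&-A_d\end{pmatrix}.$$
Then $A_d$ is real symmetric and indexed by $V=\{0,1\}^d$, $n=2^d$. Multiplying blocks, the off-diagonal blocks of $A_{d+1}^2$ are $A_d-A_d=0$ and both diagonal blocks are $A_d^2+I$. So by induction $A_d^2=dI$. Taking moduli of entries turns the recursion into that of the adjacency matrix $H$ of the hypercube graph, in which two points of $\{0,1\}^d$ are adjacent if they differ in exactly one coordinate. For example,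
$$A_2=\begin{pmatrix}0&1&1&0\\1&0&0&1\\1&0&0&-1\\0&1&-1&0\end{pmatrix},$$
a $4$-cycle with one negative edge; the two walks of length $2$ between opposite corners cancel, which is why $A_2^2=2I$.

Put $U=d^{-1/2}A_d$. It is real, symmetric and orthogonal, $U^2=I$, and its nonzero entries are $\pm d^{-1/2}$. Use the notation $e_v,f_u,D_\theta,D_\theta'$ of Section 5 for this $U$.

**Step 2: the norm.** *Purpose: keep $\|f_u\|=1$ and $K$-unconditionality, and make everything else as small as possible.* Let $\mathcal W_m$ be the set of products of $m$ operators, each of the form $D_\theta$ or $D'_\theta$ with $\theta\in\mathbb T^V$, and $\mathcal W_0=\{I\}$. All of these are unitary for $\langle\cdot,\cdot\rangle$. Define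
$$\|v\|=\sup_{m\ge0}\ \sup_{W\in\mathcal W_m}K^{-m}\max_{u\in V}|\langle Wv,f_u\rangle| . \tag{8}$$
If a norm satisfies the two multiplier conditions of Proposition 2 and is at least $\max_u|\langle v,f_u\rangle|$, then it is at least $K^{-m}|\langle Wv,f_u\rangle|$ for each $W\in\mathcal W_m$. So (8) is the smallest such norm.

**Step 3: (8) is a norm with the required properties.** *Purpose: verify the hypotheses of Proposition 2 except the shortness of $e_v$.* By Cauchy–Schwarz and unitarity, $\|v\|\le|v|_2<\infty$. The supremum is a seminorm, and the term $m=0$ is $\max_u|\langle v,f_u\rangle|$, which vanishes only at $v=0$. So $\|\cdot\|$ is a norm. If $R$ is any $D_\theta$ or $D_\theta'$ and $W\in\mathcal W_m$, then $WR\in\mathcal W_{m+1}$, hence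
$$K^{-m}|\langle WRv,f_u\rangle|=K\cdot K^{-(m+1)}|\langle(WR)v,f_u\rangle|\le K\|v\|,$$
that is, $\|Rv\|\le K\|v\|$. Also $1=|\langle f_u,f_u\rangle|\le\|f_u\|\le|f_u|_2=1$. Finally
$$\Big\|\sum a_uf_u\Big\|\le\Big|\sum a_uf_u\Big|_2=\Big(\sum|a_u|^2\Big)^{1/2},$$
so $\{f_u\}$ is $1$-dominated by the unit vector basis of $\ell_2^n$.

## 7. Counting walks: short words do not reach $f_u$

It remains to see that $\|e_v\|$ is small. Look first at the kind of word that defeated the Hadamard matrix, $W=D_\theta D'_{\theta'}$. Since $U$ is real symmetric, $\langle We_v,f_u\rangle=(UW)_{uv}$, and $UW=UD_\theta UD_{\theta'}U$. Its entries are at most $d^{-3/2}(H^3)_{uv}$ in modulus. The number $(H^3)_{uv}$ counts walks of length $3$ from $u$ to $v$. If $u,v$ differ in exactly one coordinate, the walk uses that direction once and some other direction twice, in $3(d-1)$ ways, or it uses that direction three times: altogether $3d-2$. If they differ in three coordinates there are $6$ walks, and otherwise none. So $|(UW)_{uv}|\le3/\sqrt d$: the word gains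 almost nothing. The general case has the same reason. Only an odd number of factors $U$ can occur, so at least one step of the walk is unpaired, and each unpaired step costs $d^{-1/2}$.

**Proposition 3.** In the norm (8), for every integer $m_0\ge0$ and every $v\in V$,
$$\|e_v\|\le\max\Big(K^{-(m_0+1)},\ \frac{(2m_0+1)!}{\sqrt d}\Big). \tag{9}$$

*Proof.* **Step 1: long words.** *Purpose: dispose of $m\ge m_0+1$.* By unitarity $|\langle We_v,f_u\rangle|\le1$, so $K^{-m}|\langle We_v,f_u\rangle|\le K^{-(m_0+1)}$.

**Step 2: short words become walks.** *Purpose: remove all phases.* Let $m\le m_0$ and $W\in\mathcal W_m$. Then $\langle We_v,f_u\rangle=\langle We_v,Ue_u\rangle=(UW)_{uv}$. Let $p\le m$ be the number of factors of $W$ of type $D'_\theta=UD_\theta U$. Then $UW$ is a product of unimodular diagonal matrices and exactly $\ell=2p+1$ copies of $U$. Expand the product and take moduli of all terms: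
$$|(UW)_{uv}|\le(|U|^\ell)_{uv}=d^{-\ell/2}(H^\ell)_{uv},$$
where $|U|$ is the entrywise modulus.

**Step 3: the count.** *Purpose: show $(H^\ell)_{uv}\le\ell!\,d^{(\ell-1)/2}$.* A walk of length $\ell$ from $u$ is a sequence in $\{1,\dots,d\}^\ell$, listing the coordinate flipped at each step. It ends at $v$ precisely when the directions that occur an odd number of times are the $r$ directions in which $u$ and $v$ differ. If there is such a walk, then $r\equiv\ell\pmod2$ and $r\le\ell$; since $\ell$ is odd, $r$ is odd, so $r\ge1$. In such a sequence pair off equal entries, leaving exactly one unpaired occurrence of each of the $r$ odd directions. The sequence is determined by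

- a partial matching of the $\ell$ positions with $q=(\ell-r)/2$ pairs,
- a bijection from the $r$ unmatched positions to the $r$ odd directions,
- a direction in $\{1,\dots,d\}$ for each pair.

There are $\frac{\ell!}{2^q\,q!\,r!}$ such partial matchings. Hence
$$(H^\ell)_{uv}\le\frac{\ell!}{2^q\,q!\,r!}\;r!\;d^{\,q}\le\ell!\,d^{\,q}\le\ell!\,d^{(\ell-1)/2},$$
using $r\ge1$ in the last step. (For $\ell=3$, $r=1$ the first bound is $3d$, against the true value $3d-2$.)

Therefore $K^{-m}|\langle We_v,f_u\rangle|\le|(UW)_{uv}|\le d^{-\ell/2}\,\ell!\,d^{(\ell-1)/2}=\ell!/\sqrt d\le(2m_0+1)!/\sqrt d$. Together with Step 1 this is (9). $\square$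

## 8. The guess fails for every $K>1$

**Proof of Theorem A.** Let $K>1$; we may assume $L>0$. Put $L'=\sqrt2K^2L$. Choose $m_0$ with $K^{m_0+1}\ge L'$. This is possible because $K>1$, and it is the only place where that is used. Then choose $d$ with $\sqrt d\ge L'\,(2m_0+1)!$. By (9), $\|e_v\|\le1/L'$ for all $v$. Section 6, Step 3, gives the other hypotheses of Proposition 2, and also that $\{y_u\}=\{f_u\}$ is $1$-dominated by the unit vector basis of $\ell_2^n$. Proposition 2 now gives both inequalities of Theorem A.

If (1) held with some $C(K)$, then taking $L>C(K)$ would contradict the first pair, and equally the second, since $\|\sum y_u\|$ and $\|\sum x_v^*\|$ are positive. $\blacksquare$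

**End of the proof of Theorem C.** The reverse inequalities would read $\|\sum x_i\|\le C\|\sum y_i\|$ and $\|\sum y_i^*\|\le C\|\sum x_i^*\|$ with $C=C(K,M)$. The bases of Theorem A satisfy the hypotheses of Theorem C with $M=1$, and for them both ratios are at least $L$, with $L$ arbitrary. So for every $K>1$ both reverse inequalities fail, even for $M=1$. $\blacksquare$

In particular the domination or cotype hypothesis behind Corollary 3.4 cannot be dropped, and it cannot even be weakened to $\ell_2$-domination of only one of the two bases.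

**How fast the constant must grow.** Fix $K>1$, let $n=2^d$ and $m_0=\big\lfloor\frac{\log d}{8\log\log d}\big\rfloor$. For $d$ large, $2m_0+1\le\log d$, so $\log\,(2m_0+1)!\le(2m_0+1)\log\log d\le\frac14\log d+\log\log d$. Also $(m_0+1)\log K=o(\log d)$. Hence for $d\ge d_0(K)$
$$\log\big((2m_0+1)!\,K^{m_0+1}\big)\le\tfrac14\log d+\log\log d+o(\log d)\le\tfrac12\log d ,$$
so the second term in (9) is at most the first, and $\|e_v\|\le K^{-(m_0+1)}$. Proposition 2 applies with $L'=K^{m_0+1}$, that is, $L=K^{m_0+1}/(\sqrt2K^2)$. Since $m_0+1\ge\frac{\log d}{8\log\log d}$, for $d$ large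
$$\log L\ge\frac{\log K}{8}\cdot\frac{\log d}{\log\log d}-\log(\sqrt2K^2)\ge\frac{\log K}{16}\cdot\frac{\log d}{\log\log d}.$$
Finally $d=\log n/\log2\ge\log n$, and $t\mapsto t/\log t$ is increasing for $t\ge e$. So the constant needed in dimension $n=2^d$ is at least
$$\exp\Big(c_K\,\frac{\log\log n}{\log\log\log n}\Big),\qquad c_K=\frac{\log K}{16},$$
for all large $n$ of this form.
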